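\title{The regular simplex maximizes the volume covered by $d+2$ equal spherical balls on $S^d$}

\begin{abstract}
We prove that for every $d\ge 1$ and every acute angle $\varphi$, the volume of the union of $d+2$ spherical balls of radius $\varphi$ on $S^d$ is maximal when the centers are the vertices of an inscribed regular simplex. The same holds for $K$ balls, $2\le K\le d+2$, and every radius, with the vertices of a regular $(K-1)$-simplex centered at the origin. The proof replaces the sphere by a smooth radial weight on $\mathbb R^{d+1}$ and studies the polyhedron left uncovered. At an optimal configuration, variations of first and second order produce a positive semidefinite matrix built from integrals over the ridges of this polyhedron. An interpolation between a facet and the mirror image of a neighboring facet, combined with the Pr\'ekopa--Leindler inequality, bounds its $2\times2$ minors from the other side, and the equality case forces regularity.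
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $d\ge1$ and $n=d+1$. Let $S=S^d$ be the unit sphere of $\mathbb R^n$ and $\sigma$ the $d$-dimensional volume on $S$. For $x\in S$ and $\varphi>0$, the spherical ball $B(\varphi,x)$ is the set of all $y\in S$ whose angle with $x$ is at most $\varphi$. Where should one place the centers of $d+2$ balls of a given acute radius $\varphi\in(0,\pi/2)$ so that their union has the largest volume? The number $d+2$ is the number of vertices of a simplex in $\mathbb R^{d+1}$, and the natural guess is the inscribed regular simplex. We prove that this guess is correct.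

A \emph{configuration} is a $K$-tuple $U=(u_1,\dots,u_K)$ of points of $S$, not necessarily distinct. We put
\[
\rho_{ij}=\langle u_i,u_j\rangle,\qquad m_U(\omega)=\max_{1\le i\le K}\langle\omega,u_i\rangle ,
\]
so that $\bigcup_iB(\varphi,u_i)=\{\omega\in S:m_U(\omega)\ge\cos\varphi\}$ for $0<\varphi\le\pi$. We call $U$ \emph{regular} if $\rho_{ij}=-\frac1{K-1}$ for all $i\ne j$. Then $|\sum_iu_i|^2=K-K=0$, and the $u_i$ are the vertices of a regular $(K-1)$-simplex centered at $0$. Regular configurations exist for $2\le K\le n+1$, and any two of them differ by an orthogonal map because they have the same Gram matrix. We write $U^*=(u_1^*,\dots,u_K^*)$ for one of them. For $K=d+2$ the regular configurations are exactly the vertex sets of the regular $(d+1)$-simplices inscribed in $S$.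

\begin{theorem}\label{thm:main}
Let $0<\varphi<\pi/2$, and let $u_1^*,\dots,u_{d+2}^*$ be the vertices of a regular simplex inscribed in $S^d$. Then for all $x_1,\dots,x_{d+2}\in S^d$,
\[
\sigma\Big(\bigcup_{i=1}^{d+2}B(\varphi,x_i)\Big)\le\sigma\Big(\bigcup_{i=1}^{d+2}B(\varphi,u_i^*)\Big).
\]
\end{theorem}

The case $d=2$ is known; the proof given here does not use it. The method gives more.

\begin{theorem}\label{thm:strong}
Let $2\le K\le d+2$ and let $U$ be a configuration of $K$ points of $S^d$.
\begin{itemize}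
\item[(a)] For every $\varphi\in(0,\pi]$, $\ \sigma\big(\bigcup_iB(\varphi,u_i)\big)\le\sigma\big(\bigcup_iB(\varphi,u_i^*)\big)$.
\item[(b)] For every nondecreasing $f:[-1,1]\to\mathbb R$, $\ \int_Sf(m_U)\,d\sigma\le\int_Sf(m_{U^*})\,d\sigma$. If $f$ is strictly increasing, equality holds only for regular $U$.
\end{itemize}
\end{theorem}

For instance, $m_U$ is the support function of the convex hull of the $u_i$, so the choice $f(\tau)=\tau$ in (b) compares mean widths.

\subsection*{Small and large radii}
Two easy regimes support the guess. For any configuration,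
\[
0\le\Big|\sum_iu_i\Big|^2\le K+K(K-1)\max_{i\ne j}\rho_{ij},
\]
so the smallest angle between two centers is at most $\vartheta=\arccos(-\frac1{K-1})$, and $U^*$ attains this value. For $\varphi\le\vartheta/2$ the balls around $U^*$ overlap in a null set, and no union of $K$ balls can be larger. At the other end, let $K=d+2$ and $\omega\in S$, and put $a_i=\langle\omega,u_i^*\rangle$ and $m=\max_ia_i$. The map $x\mapsto\sum_i\langle x,u_i^*\rangle u_i^*$ sends each $u_k^*$ to $\frac K{K-1}u_k^*$, and the $u_k^*$ span $\mathbb R^n$, so $\sum_ia_i^2=\frac K{K-1}$. Since $\sum_ia_i=0$, each $a_i$ lies in $[-(K-1)m,m]$, and summing $(m-a_i)(a_i+(K-1)m)\ge0$ over $i$ gives $m\ge\frac1{K-1}$, with equality at $\omega=-u_1^*$. So the balls around $U^*$ cover $S$ exactly when $\cos\varphi\le\frac1{d+1}$. Now $\cos^2(\vartheta/2)=\frac{d}{2(d+1)}$ equals $\frac1{(d+1)^2}$ for $d=1$ and exceeds it for $d\ge2$. On the circle the two regimes therefore meet, at $\varphi=\pi/3$, and settle Theorem~\ref{thm:main}. For $d\ge2$ there is a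 range of radii in which the balls around $U^*$ overlap and do not cover, and this range is the content of the theorem.

The first regime also shows that the maximizer for a single radius need not be unique: for $\varphi<\vartheta/2$ the balls can be moved while staying disjoint. A proof of the form ``every optimal configuration is regular'' is therefore impossible for the problem as posed. We first replace it by a smoothed problem, depending on a parameter, in which every optimal configuration is regular, and then pass to the limit (Section~\ref{sec:weight}). Section~\ref{sec:first} computes the first variation of the smoothed functional, and Section~\ref{sec:plan} describes the plan and carries it out by hand for a triangle in the plane. Sections~\ref{sec:min}--\ref{sec:end} contain the general proof.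

\section{The weighted problem}\label{sec:weight}

For $t>0$ and a configuration $U$ let
\[
T_U=\{x\in\mathbb R^n:\langle x,u_i\rangle\le t\ \text{ for all } i\}.
\]
This polyhedron contains the ball of radius $t$ about $0$ and may be unbounded. For $t=\cos\varphi$, the set $T_U\cap S$ is, up to a null set, the part of the sphere that the balls leave uncovered. We want to minimize its volume, and we smear the sphere out to a radial weight. Fix $t>0$ and $\nu>0$ and put, for $r\ge0$ and $x\in\mathbb R^n$,
\[
\gamma(r)=e^{-\nu(r-1)^2},\quad \Gamma(r)=\tfrac12\int_r^\infty\gamma(r')\,dr',\quad G(x)=\gamma(|x|^2),\quad g(x)=\Gamma(|x|^2),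
\]
\[
V(U)=\int_{T_U}G(x)\,dx .
\]

\begin{theorem}\label{thm:weighted}
Let $3\le K\le n+1$, $t>0$ and $\nu>0$. Every minimizer of $V$ among configurations of $K$ points is regular.
\end{theorem}

For large $\nu$ the weight $G$ concentrates near $S$. It is not log-concave (the Hessian of $\log G$ at $0$ is $4\nu I$), but the proof never needs that. The derivatives of $V$ will be expressed through the radial primitive $g$, which is a smoothed indicator function of the unit ball: substituting $r'=1+\nu^{-1/2}\xi$ shows that $2\sqrt{\nu/\pi}\,\Gamma(r)$ tends to $1$ for $r<1$ and to $0$ for $r>1$ as $\nu\to\infty$. Like the indicator of the ball, $g$ is log-concave, and in fact strongly so.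

\begin{lemma}\label{lem:weight}
The function $\Gamma$ is smooth, positive and strictly decreasing, $\nabla g(x)=-x\,G(x)$, and there is a constant $C_0$ with $g(x)+G(x)\le C_0e^{-|x|^2}$. With $c=\gamma(0)/\Gamma(0)>0$, for all $x_0,x_1\in\mathbb R^n$ and $\lambda\in[0,1]$,
\begin{equation}\label{eq:slc}
g\big((1-\lambda)x_0+\lambda x_1\big)\ge g(x_0)^{1-\lambda}g(x_1)^{\lambda}\exp\big(\tfrac c2\lambda(1-\lambda)|x_0-x_1|^2\big).
\end{equation}
\end{lemma}

\begin{proof}
We have $\Gamma'=-\gamma/2$, which gives the monotonicity and the gradient. From $(r-1)-\nu(r-1)^2\le\frac1{4\nu}$ we get $\gamma(r)\le e^{1+1/(4\nu)}e^{-r}$, and integration gives the same bound for $\Gamma$. Let $\ell=\log\Gamma$ on $[0,\infty)$. Then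
\[
\ell'=-\frac{\gamma}{2\Gamma}<0,\qquad \ell''=\frac{-2\Gamma\gamma'-\gamma^2}{4\Gamma^2}.
\]
Since $-\gamma'(r)=2\nu(r-1)\gamma(r)$ and
\[
2\nu(r-1)\cdot2\Gamma(r)\le\int_r^\infty2\nu(r'-1)\gamma(r')\,dr'=\gamma(r),
\]
we have $-2\Gamma\gamma'\le\gamma^2$, that is, $\ell''\le0$. Hence the Hessian of $\log g$ satisfies
\[
D^2\log g(x)=2\ell'(|x|^2)I+4\ell''(|x|^2)xx^T\preceq2\ell'(0)I=-cI,
\]
so $\log g(x)+\frac c2|x|^2$ is concave. Together with the identity $(1-\lambda)|x_0|^2+\lambda|x_1|^2-|(1-\lambda)x_0+\lambda x_1|^2=\lambda(1-\lambda)|x_0-x_1|^2$ this is \eqref{eq:slc}.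
\end{proof}

Log-concavity will be used through the \emph{Pr\'ekopa--Leindler inequality}: if $\lambda\in(0,1)$ and $h,h_0,h_1\ge0$ are measurable functions on a Euclidean space with
\[
h\big((1-\lambda)z_0+\lambda z_1\big)\ge h_0(z_0)^{1-\lambda}h_1(z_1)^\lambda\quad\text{for all }z_0,z_1,
\]
then $\int h\ge(\int h_0)^{1-\lambda}(\int h_1)^\lambda$. In dimension $0$, where $\mathcal H^0$ is the counting measure, the statement is trivial.

\subsection*{Polar coordinates}
Let $Q(r)=\int_0^r\gamma(\varrho^2)\varrho^{n-1}d\varrho$, and put $q(\tau)=Q(t/\tau)$ for $\tau>0$ and $q(\tau)=Q(\infty)$ for $\tau\le0$. The ray in direction $\omega\in S$ leaves $T_U$ at distance $t/m_U(\omega)$ if $m_U(\omega)>0$ and stays in $T_U$ otherwise. Hence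
\begin{equation}\label{eq:polar}
V(U)=\int_Sq(m_U(\omega))\,d\sigma(\omega).
\end{equation}
For $\tau>0$ we have $q'(\tau)=-\gamma(t^2/\tau^2)\,t^n\tau^{-n-1}$, which tends to $0$ as $\tau\downarrow0$; so $q$ is $C^1$ on $\mathbb R$, with $q'=0$ on $(-\infty,0]$, and $q'$ is bounded. Since $|m_U-m_{U'}|\le\max_i|u_i-u_i'|$, the function $V$ is continuous on the compact space of configurations, and minimizers exist. All regular configurations give the same value because $G$ is radial. Theorem~\ref{thm:weighted} therefore says that $V(U)\ge V(U^*)$ for all $U$, with strict inequality if $U$ is not regular.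

\begin{proof}[Proof of Theorems~\ref{thm:main} and \ref{thm:strong}, given Theorem~\ref{thm:weighted}]
\emph{Part (a), $K\ge3$, $\varphi$ acute.} Let $t=\cos\varphi\in(0,1)$ and indicate the dependence on $\nu$ by an index. We claim that $Q_\nu(r)/Q_\nu(\infty)$ tends to $0$ for $r<1$ and to $1$ for $r>1$ as $\nu\to\infty$. Let $\delta=|r^2-1|>0$ and choose $\varepsilon>0$ with $(1+\varepsilon)^2-1\le\delta/2$; then $Q_\nu(\infty)\ge\int_1^{1+\varepsilon}\gamma_\nu(\varrho^2)\,d\varrho\ge\varepsilon e^{-\nu\delta^2/4}$. On the other hand, $Q_\nu(r)$ for $r<1$ and $Q_\nu(\infty)-Q_\nu(r)$ for $r>1$ are integrals over radii with $|\varrho^2-1|\ge\delta$, so for $\nu\ge1$ they are at most $e^{-(\nu-1)\delta^2}Q_1(\infty)$. This proves the claim. Thus $q_\nu(\tau)/Q_\nu(\infty)\in[0,1]$ tends to $1$ for $\tau<t$ and to $0$ for $\tau>t$. The set $\{m_U=t\}$ lies in $K$ hyperplane sections of $S$ and is null. By \eqref{eq:polar} and bounded convergence, $V_\nu(U)/Q_\nu(\infty)\to\sigma(\{m_U<t\})$, and the same holds for $U^*$. Hence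 $\sigma(\{m_U<t\})\ge\sigma(\{m_{U^*}<t\})$. These sets are the complements of the unions of the balls. For $K=d+2\ge3$ this is Theorem~\ref{thm:main}.

\emph{Part (a), remaining cases.} If $\varphi\ge\pi/2$, then $\sum_iu_i^*=0$ gives $m_{U^*}\ge0\ge\cos\varphi$ on $S$, so the balls around $U^*$ cover $S$. If $K=2$ and $\varphi<\pi/2$, the balls around the antipodal points $u_1^*,u_2^*$ are disjoint.

\emph{Part (b).} Let $\omega$ be uniformly distributed on $S$. Part (a) gives $P(m_U\ge\tau)\le P(m_{U^*}\ge\tau)$ for $\tau\in[-1,1)$, and for other $\tau$ both sides are equal. Letting $\tau$ decrease to a given value yields $D_U\ge D_{U^*}$ for the distribution functions $D_U(\tau)=P(m_U\le\tau)$. The quantile function $D_U^{-1}(p)=\inf\{\tau:D_U(\tau)\ge p\}$, regarded as a random variable on $(0,1)$ with Lebesgue measure, has the law of $m_U$, and $D_U^{-1}\le D_{U^*}^{-1}$. So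
\[
\frac1{\sigma(S)}\int_Sf(m_U)\,d\sigma=\int_0^1f(D_U^{-1}(p))\,dp\le\int_0^1f(D_{U^*}^{-1}(p))\,dp=\frac1{\sigma(S)}\int_Sf(m_{U^*})\,d\sigma .
\]
If $f$ is strictly increasing, equality forces $D_U^{-1}=D_{U^*}^{-1}$ almost everywhere, so $m_U$ and $m_{U^*}$ have the same law. For $K\ge3$, \eqref{eq:polar} (with $t=\frac12$, $\nu=1$, say) then gives $V(U)=V(U^*)$, and $U$ is regular by Theorem~\ref{thm:weighted}. For $K=2$ suppose $u_1\ne-u_2$. The unit vector $\omega_0$ in direction $u_1+u_2$ has $\langle\omega_0,u_1\rangle=\langle\omega_0,u_2\rangle>0$, so for acute $\varphi$ close to $\pi/2$ both balls contain a neighborhood of $\omega_0$. Then $P(m_U\ge\cos\varphi)<P(m_{U^*}\ge\cos\varphi)$, and the laws differ.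
\end{proof}

The rest of the paper proves Theorem~\ref{thm:weighted}; $t$ and $\nu$ are fixed.

\section{The first variation and the stress matrix}\label{sec:first}

Let the $u_i$ be pairwise distinct, and put
\[
T=T_U,\quad P_i=\{x:\langle x,u_i\rangle=t\},\quad F_i=T\cap P_i,\quad F_{ij}=F_i\cap F_j,\quad\beta_{ij}=\sqrt{1-\rho_{ij}^2}.
\]
Since $\langle tu_i,u_j\rangle<t$ for $j\ne i$, a neighborhood of $tu_i$ in $P_i$ lies in $F_i$; so every $F_i$ is a facet of $T$. If $u_i=-u_j$, then $P_i\cap P_j=\emptyset$. If $i\ne j$ and $u_i\ne-u_j$, then $P_i\cap P_j=p_{ij}+\{u_i,u_j\}^\perp$ is an $(n-2)$-flat whose point nearest to $0$ is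
\[
p_{ij}=\frac{t(u_i+u_j)}{1+\rho_{ij}},\qquad|p_{ij}|^2=\frac{2t^2}{1+\rho_{ij}} .
\]
Because all $P_i$ touch the same sphere, no third hyperplane contains such a flat.

\begin{lemma}\label{lem:three}
Let $i,j,k$ be distinct and $u_i\ne-u_j$. Then $P_k\not\supset P_i\cap P_j$. Thus $P_i\cap P_j\cap P_k$ is empty or has dimension at most $n-3$, and it is a null set in $P_i\cap P_j$.
\end{lemma}

\begin{proof}
Otherwise $u_k$ is orthogonal to $\{u_i,u_j\}^\perp$, so it lies in the plane spanned by $u_i,u_j$, and $\langle p_{ij},u_k\rangle=t$. In this plane the line $\{\langle p_{ij},\cdot\rangle=t\}$ then contains the three distinct unit vectors $u_i,u_j,u_k$. But a line meets a circle in at most two points.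
\end{proof}

For $i\neq j$ define
\[
\kappa_{ij}=\frac1{\beta_{ij}}\int_{F_{ij}}g\,d\mathcal H^{n-2}\quad(u_i\ne-u_j),\qquad\kappa_{ij}=0\quad(u_i=-u_j).
\]
We call $i,j$ \emph{adjacent} if the convex set $F_{ij}$ has dimension $n-2$, that is, if the facets $F_i,F_j$ share a ridge. As $g>0$, this is equivalent to $\kappa_{ij}>0$.

\begin{lemma}\label{lem:first}
Along a $C^1$ curve $\delta\mapsto U(\delta)$ of configurations with pairwise distinct points, $V$ is differentiable and $\dot V=\sum_{i<j}\kappa_{ij}\,\dot\rho_{ij}$.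
\end{lemma}

\begin{proof}
In \eqref{eq:polar}, the integrand is locally Lipschitz in $\delta$, uniformly in $\omega$, because $q'$ is bounded. Fix $\delta$. Outside the null sets $\{\langle\omega,u_i-u_j\rangle=0\}$ the maximum $m_U(\omega)$ is attained by one index $i$, which stays the maximizing index for nearby $\delta$, so $\dot m_U(\omega)=\langle\omega,\dot u_i\rangle$. By dominated convergence,
\[
\dot V=\sum_i\int_{\{\langle\omega,u_i\rangle=m_U(\omega)>0\}}q'(\langle\omega,u_i\rangle)\,\langle\omega,\dot u_i\rangle\,d\sigma(\omega).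
\]
The map $\omega\mapsto x=t\omega/\langle\omega,u_i\rangle$ takes the $i$-th domain onto $F_i$, with $\langle\omega,u_i\rangle=t/|x|$ and $d\sigma=t|x|^{-n}d\mathcal H^{n-1}(x)$. Then $q'(\langle\omega,u_i\rangle)=-G(x)|x|^{n+1}/t$ and $\langle\omega,\dot u_i\rangle=\langle x,\dot u_i\rangle/|x|$, so
\[
\dot V=-\sum_i\int_{F_i}G(x)\langle x,\dot u_i\rangle\,d\mathcal H^{n-1}=\sum_i\int_{F_i}\langle\nabla g,\dot u_i\rangle\,d\mathcal H^{n-1}.
\]
The vector $\dot u_i$ is orthogonal to $u_i$, hence parallel to $P_i$, and we apply the divergence theorem to the polyhedron $F_i$ in $P_i$. (If $F_i$ is unbounded, intersect it with a large cube; the additional boundary terms tend to $0$ by the decay of $g$.) The relative boundary of $F_i$ is the union of the sets $F_{ij}$ with $u_j\ne\pm u_i$. These lie in different flats by Lemma~\ref{lem:three}, so no ridge is counted twice, and the outer unit normal along $F_{ij}$ is $(u_j-\rho_{ij}u_i)/\beta_{ij}$. Therefore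
\[
\int_{F_i}\langle\nabla g,\dot u_i\rangle\,d\mathcal H^{n-1}=\sum_{j\ne i}\kappa_{ij}\langle u_j-\rho_{ij}u_i,\dot u_i\rangle=\sum_{j\ne i}\kappa_{ij}\langle u_j,\dot u_i\rangle .
\]
Sum over $i$ and use $\dot\rho_{ij}=\langle\dot u_i,u_j\rangle+\langle u_i,\dot u_j\rangle$.
\end{proof}

So $\kappa_{ij}\ge0$ is the rate at which $V$ decreases when $u_i$ and $u_j$ are pushed apart: a repulsive force between adjacent points. We collect these forces in the symmetric $K\times K$ \emph{stress matrix}
\[
N_{ij}=\kappa_{ij}\quad(i\ne j),\qquad N_{ii}=-\sum_{j\ne i}\rho_{ij}\kappa_{ij}.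
\]
The diagonal is chosen so that $\sum_jN_{ij}u_j\perp u_i$. We say that $U$ is \emph{in equilibrium} if
\begin{equation}\label{eq:equil}
\sum_{j=1}^KN_{ij}u_j=0\qquad(i=1,\dots,K).
\end{equation}

\section{The plan, and a triangle in the plane}\label{sec:plan}

The proof of Theorem~\ref{thm:weighted} squeezes the $2\times2$ principal minors of $N$.
\begin{itemize}
\item[1.] A minimizer has distinct points, is in equilibrium, has a connected adjacency graph, and has $N\succeq0$. In particular $N_{ii}N_{jj}\ge\kappa_{ij}^2$ (Section~\ref{sec:min}).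
\item[2.] Equilibrium and log-concavity of $g$ give the reverse inequality $N_{ii}N_{jj}\le\kappa_{ij}^2$ for adjacent $i,j$, with equality only if $F_i$ and $F_j$ are mirror images of each other (Section~\ref{sec:key}).
\item[3.] Hence $N$ has rank one, all pairs are adjacent, all pairs of facets are mirror images, and $U$ is regular (Section~\ref{sec:end}).
\end{itemize}
The second step is the heart of the matter. We show it for $n=2$ and $K=3$, assuming that $T$ is a triangle and $U$ is in equilibrium.

The ridges are the vertices $p_{ij}$, and $\beta_{ij}\kappa_{ij}=g(p_{ij})$. The components of $u_2$ and $u_3$ orthogonal to $u_1$ have lengths $\beta_{12},\beta_{13}$ and opposite directions, so \eqref{eq:equil} for $i=1$ gives $g(p_{12})=g(p_{13})$. Likewise $g(p_{12})=g(p_{23})$; call the common value $\mu$. In the plane one could stop here, since $\Gamma$ is strictly decreasing and $|p_{ij}|$ determines $\rho_{ij}$. In higher dimensions $\kappa_{ij}$ depends on the shape of $F_{ij}$ and thus on all the points, and this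 shortcut is lost. The following argument survives.

Let $R$ be the reflection in the line $(u_1-u_2)^\perp$. It exchanges $u_1$ and $u_2$, fixes $p_{12}$, preserves $g$, and maps $F_2$ into $P_1$. Use $y=t-\langle x,u_2\rangle$ as a coordinate on $P_1$; then $F_1=\{0\le y\le Y_0\}$ and $RF_2=\{0\le y\le Y_1\}$ for some $Y_0,Y_1>0$. We want to show $Y_0=Y_1$. The far ends of these segments are cut out by $u_3$ and by $Ru_3$. With $b=t-\langle p_{12},u_3\rangle=t-\langle p_{12},Ru_3\rangle>0$ we have $t-\langle x,u_3\rangle=b(1-y/Y_0)$ and $t-\langle x,Ru_3\rangle=b(1-y/Y_1)$ on $P_1$. The vector $(1-s)u_3+sRu_3$ therefore cuts out the segment $A_s=\{0\le y\le Y_s\}$ with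
\[
\frac1{Y_s}=\frac{1-s}{Y_0}+\frac s{Y_1}\qquad(0\le s\le1);
\]
see Figure~\ref{fig:triangle}. It is the reciprocal length that is affine in $s$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.9]
\draw[gray] (0,0) circle (1);
\fill (0,0) circle (0.7pt) node[above left]{$0$};
\draw (-2.1,-1)--(2.55,-1) node[right]{$P_1$};
\draw[thick] (-1.732,-1)--(2.145,-1)--(-0.152,1.737)--cycle;
\draw[dashed] (-1.732,-1)--(1.3,0.751) node[right]{$(u_1-u_2)^\perp$};
\draw[thick,dotted] (0.879,0.508)--(1.428,-1);
\draw[thick,dotted] (0.879,0.508)--(1.750,-1);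
\node[below] at (-1.732,-1) {$p_{12}$};
\node[above] at (-0.152,1.737) {$p_{23}$};
\node[left] at (-0.95,0.45) {$F_2$};
\node[right] at (0.4,1.15) {$F_3$};
\node[below] at (1.40,-1) {\small $Y_1$};
\node[below] at (1.77,-1) {\small $Y_{1/2}$};
\node[below] at (2.16,-1) {\small $Y_0$};
\end{tikzpicture}
\caption{A triangle $T$ circumscribed about the circle of radius $t$. Its side $F_1$ on the line $P_1$ runs from $p_{12}$ to the point marked $Y_0$. The reflection $R$ in the dashed line maps the side $F_2$ to the segment from $p_{12}$ to the point marked $Y_1$. The dotted lines are $\langle x,(1-s)u_3+sRu_3\rangle=t$ for $s=\frac12$ and $s=1$; they cut off segments $A_s$ of $P_1$ whose reciprocal lengths are affine in $s$.}\label{fig:triangle}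
\end{figure}

Let $j(y)$ be the value of $g$ at the point of $P_1$ with coordinate $y$; thus $j(0)=j(Y_0)=j(Y_1)=\mu$, and $\log j$ is strictly concave by \eqref{eq:slc}. We look for a functional of the weighted segment that reduces to the reciprocal length when the weight is constant. Put
\[
\mathcal E(Y)=\int_0^\infty\big(j(y)\mathbf 1_{y<Y}-\mu\mathbf 1_{y<1}\big)\frac{dy}y,\qquad\Psi(w)=e^{-\mathcal E(1/w)/\mu}.
\]
If $j$ were the constant $\mu$, we would have $\mathcal E(Y)=\mu\log Y$ and $\Psi(w)=w$. In general $\mathcal E'(Y)=j(Y)/Y$, and with $Y=1/w$,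
\[
\Psi'(w)=\Psi(w)\,\frac{Yj(Y)}\mu,\qquad\Psi''(w)=\Psi(w)\,\frac{Y^2j(Y)}\mu\Big[\frac{j(Y)}\mu-1-\frac{Yj'(Y)}{j(Y)}\Big].
\]
The graph of $\log j$ lies strictly below its tangent at $Y$; evaluating at $0$ gives $Yj'(Y)/j(Y)<\log(j(Y)/\mu)\le j(Y)/\mu-1$. So $\Psi''>0$: log-concavity of the weight turns the affine function into a convex one. The function $\Phi(s)=\Psi(1/Y_s)$ is convex on $[0,1]$, strictly if $Y_0\ne Y_1$, and equilibrium determines its slopes at the ends:
\[
\Phi'(0)=\Phi(0)\Big(\frac{Y_0}{Y_1}-1\Big),\qquad\Phi'(1)=\Phi(1)\Big(1-\frac{Y_1}{Y_0}\Big).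
\]
A convex function lies above its tangents, so $\Phi(1)\ge\Phi(0)+\Phi'(0)=\Phi(0)Y_0/Y_1$ and $\Phi(0)\ge\Phi(1)-\Phi'(1)=\Phi(1)Y_1/Y_0$. The product of these two inequalities is an identity, so both are equalities, which excludes strict convexity. Hence $Y_0=Y_1$: the two sides at $p_{12}$ have equal length. The same holds at each vertex, $T$ is equilateral, and $U$ is regular.

In the general case $j(y)\mathbf 1_{y<Y_s}$ becomes the integral of $g$ over the slice of $A_s$ at height $y$, the ratios $Y_0/Y_1$ and $Y_1/Y_0$ become $N_{11}/\kappa_{12}$ and $N_{22}/\kappa_{12}$, and the convexity of $\Phi$ comes from the Pr\'ekopa--Leindler inequality.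

\section{Properties of a minimizer}\label{sec:min}

In this section $3\le K\le n+1$ and $U$ is a minimizer of $V$.

\begin{lemma}\label{lem:distinct}
The points $u_1,\dots,u_K$ are pairwise distinct, and $U$ is in equilibrium.
\end{lemma}

\begin{proof}
Suppose $u_i=u_j$ with $i\ne j$. Then $U$ contains at most $K-1\le n$ different vectors, and there is a unit vector $v$ with $\langle v,u_l\rangle\le0$ for all $l$: if the vectors do not span $\mathbb R^n$, take $v$ orthogonal to them; otherwise they form a basis, and we normalize the solution of $\langle v,u_l\rangle=-1$. The point $2tv$ is interior to $T_U$. Replacing $u_i$ by $v$ replaces $T_U$ by $T_U\cap\{\langle x,v\rangle\le t\}$, which misses a neighborhood of $2tv$. As $G>0$, this strictly decreases $V$, a contradiction.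

Move $u_i$ alone, with an arbitrary velocity $\dot u_i\perp u_i$. Lemma~\ref{lem:first} and minimality give $\langle\sum_{j\ne i}\kappa_{ij}u_j,\dot u_i\rangle=0$. So $\sum_jN_{ij}u_j$ is a multiple of $u_i$; it is also orthogonal to $u_i$, hence zero.
\end{proof}

\begin{lemma}\label{lem:connected}
The adjacency graph on $\{1,\dots,K\}$ is connected.
\end{lemma}

\begin{proof}
We cut $T$ with a generic plane through $0$ and walk along the boundary of the section. Let $W$ be the span of the $u_l$ and $\pi$ the orthogonal projection onto $W$. Three distinct unit vectors are not collinear with $0$, so $\dim W\ge2$. Let $\Lambda$ range over the linear spans of the nonempty sets $F_{kl}$ with $k\neq l$ not adjacent; such $F_{kl}$ have dimension at most $n-3$, so $\dim\Lambda\le n-2$. A linear subspace of dimension at most $n-1$ does not contain $P_i$, which misses $0$ and so spans $\mathbb R^n$; it meets $P_i$ in a null set, and finitely many such subspaces cannot cover $F_i$.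

Fix $i\ne j$. Choose $p\in F_i$ outside all $\Lambda$; note $\pi p\ne0$ as $\langle p,u_i\rangle=t$. Choose $p'\in F_j$ outside all $\Lambda+\mathbb Rp$ and outside $W^\perp+\mathbb R\pi p$, all of dimension at most $n-1$. Then $\pi p,\pi p'$ are linearly independent, so $\Pi=\operatorname{span}(p,p')$ is a plane with $\Pi\cap W^\perp=\{0\}$. Moreover $\Pi$ misses every $F_{kl}$ with $k\ne l$ not adjacent: if $ap+a'p'\in F_{kl}$, then $a'\ne0$ contradicts the choice of $p'$, while $a'=0$ implies $a\ne0$ (as $0\notin F_{kl}$) and contradicts the choice of $p$.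

The set $\Pi\cap\partial T=\bigcup_k(F_k\cap\Pi)$ is the image of $\Omega=\{\omega\in S\cap\Pi:m_U(\omega)>0\}$ under the continuous map $\omega\mapsto t\omega/m_U(\omega)$. The complement of $\Omega$ in the circle $S\cap\Pi$ is the trace of the closed convex cone $\{x\in\Pi:\langle x,u_l\rangle\le0\ \forall l\}$. This cone contains no line, since the direction of a line would lie in $\Pi\cap W^\perp$. So the complement is empty or an arc, $\Omega$ is connected, and so is $\Pi\cap\partial T$. Let $I$ be the component of $i$ in the adjacency graph and suppose $j\notin I$. The closed sets $\bigcup_{k\in I}(F_k\cap\Pi)\ni p$ and $\bigcup_{l\notin I}(F_l\cap\Pi)\ni p'$ cover a connected set, so they meet in a point of some $F_{kl}\cap\Pi$ with $k\in I$, $l\notin I$. By the choice of $\Pi$, the indices $k,l$ are adjacent, a contradiction.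
\end{proof}

\begin{lemma}\label{lem:psd}
The matrix $N$ is positive semidefinite, and $N_{ii}>0$ for all $i$.
\end{lemma}

\begin{proof}
\emph{Case 1: the $u_i$ span $\mathbb R^n$.} Here equilibrium suffices. By \eqref{eq:equil} the rows of $N$ lie in the space of linear dependencies $\{\eta\in\mathbb R^K:\sum_i\eta_iu_i=0\}$, whose dimension is $K-n\le1$. By Lemma~\ref{lem:connected} each index has a neighbor, so no row of $N$ is zero. A symmetric matrix of rank one has the form $N=\pm bb^T$, and here all entries of $b$ are nonzero. Since $K\ge3$, two entries $b_i,b_j$ have the same sign, and $\pm b_ib_j=\kappa_{ij}\ge0$ shows that the sign is $+$.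

\emph{Case 2: the $u_i$ lie in a hyperplane $v^\perp$, $|v|=1$.} We lift the points out of the hyperplane; this changes the Gram matrix only to second order. For $\eta\in\mathbb R^K$ and small $\delta\geq0$ let $u_i(\delta)=\sqrt{1-\delta^2\eta_i^2}\,u_i+\delta\eta_iv$. Then $\rho_{ij}(\delta)=\rho_{ij}\sqrt{(1-\delta^2\eta_i^2)(1-\delta^2\eta_j^2)}+\delta^2\eta_i\eta_j$, so
\[
\dot\rho_{ij}(\delta)=\delta\big[2\eta_i\eta_j-\rho_{ij}(\eta_i^2+\eta_j^2)\big]+O(\delta^3).
\]
We show that $\kappa_{ij}(\delta)\to\kappa_{ij}$ as $\delta\to0$. Let first $u_i\ne-u_j$. Parametrize the flat $P_i(\delta)\cap P_j(\delta)$ by $x_\delta(\zeta)=p_{ij}(\delta)+O_\delta\zeta$, $\zeta\in\{u_i,u_j\}^\perp$, where the orthogonal maps $O_\delta\to I$ take $\{u_i,u_j\}^\perp$ to $\{u_i(\delta),u_j(\delta)\}^\perp$; they are obtained by extending $u_i,u_j$ to a basis and applying the Gram--Schmidt process with $u_i(\delta),u_j(\delta)$ as first vectors. By Lemma~\ref{lem:three}, for almost every $\zeta$ we have $\langle x_0(\zeta),u_k\rangle\ne t$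 for all $k\ne i,j$, and then the indicator of $x_\delta(\zeta)\in T_{U(\delta)}$ converges to that of $x_0(\zeta)\in T_U$. Since $|x_\delta(\zeta)|^2=|p_{ij}(\delta)|^2+|\zeta|^2$, we have $g(x_\delta(\zeta))\le C_0e^{-|\zeta|^2}$, and dominated convergence applies. Let now $u_i=-u_j$. Then either $\kappa_{ij}(\delta)=0$ by definition or, with $\rho=\rho_{ij}(\delta)\to-1$,
\[
\kappa_{ij}(\delta)\le C_0\pi^{(n-2)/2}(1-\rho^2)^{-1/2}e^{-2t^2/(1+\rho)}\to0 .
\]
Lemma~\ref{lem:first} now gives
\[
\dot V(\delta)=\delta\Big(\sum_{i<j}\kappa_{ij}\big[2\eta_i\eta_j-\rho_{ij}(\eta_i^2+\eta_j^2)\big]+o(1)\Big)=\delta\big(\eta^TN\eta+o(1)\big).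
\]
If $\eta^TN\eta<0$, the mean value theorem gives $V(\delta)<V(0)$ for small $\delta>0$. So $N\succeq0$.

Finally, $N\succeq0$ implies $N_{ii}N_{jj}\ge\kappa_{ij}^2$, and choosing a neighbor $j$ of $i$ gives $N_{ii}>0$.
\end{proof}

\section{The reverse inequality}\label{sec:key}

\begin{proposition}\label{prop:key}
Let $U$ be a configuration of $K\ge3$ pairwise distinct points that is in equilibrium and has $N_{ii}>0$ for all $i$. Let $1,2$ be adjacent. Then $N_{11}N_{22}\le\kappa_{12}^2$. In case of equality, $F_1=RF_2$, where $R$ is the reflection in the hyperplane $(u_1-u_2)^\perp$.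
\end{proposition}

The proof occupies this section. Constants $C$ depend on $U,t,\nu$ but not on $s$ or $y$.

\subsection{Interpolating between $F_1$ and $RF_2$}
Let $\rho=\rho_{12}\in(-1,1)$. On $P_1$ consider the affine functions
\[
y=t-\langle x,u_2\rangle,\qquad y_k=t-\langle x,u_k\rangle\quad(k\ge3),
\]
so that $F_1=\{y\ge0,\ y_k\ge0\ (k\ge3)\}$. For $x\in P_1$ we have $\langle x,u_1-u_2\rangle=y$, and $|u_1-u_2|^2=2(1-\rho)$; hence $Rx=x-\frac y{1-\rho}(u_1-u_2)$. Since $R$ exchanges $u_1$ and $u_2$, we have $Rx\in P_2$, and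
\begin{equation}\label{eq:reflect}
t-\langle Rx,u_1\rangle=y,\qquad t-\langle Rx,u_k\rangle=y_k-d_ky,\qquad\text{where }d_k=\frac{\rho_{2k}-\rho_{1k}}{1-\rho}.
\end{equation}
For $s\in[0,1]$ define the polyhedron
\[
A_s=\{x\in P_1:\ y\ge0,\ y_k\ge s\,d_k\,y\ \ (k\ge3)\}.
\]
As in Section~\ref{sec:plan}, the $k$-th condition says $\langle x,(1-s)u_k+sRu_k\rangle\le t$. By \eqref{eq:reflect}, $A_0=F_1$ and $A_1=RF_2$, and all $A_s$ have the same base $A_s\cap\{y=0\}=F_{12}$.

We slice $A_s$ parallel to the base. For $k\ge2$ with $u_k\ne-u_1$ let $\mathbf e_k=(\rho_{1k}u_1-u_k)/\beta_{1k}^2$. This vector is parallel to $P_1$, lies in $\operatorname{span}(u_1,u_k)$, is orthogonal to the flat $P_1\cap P_k$, has length $1/\beta_{1k}$, and satisfies $\langle\mathbf e_k,-u_k\rangle=1$. Put $M=P_1\cap P_2$, $p=p_{12}$, $\mathbf e=\mathbf e_2$. Every $x\in P_1$ is uniquely $x=z+y\mathbf e$ with $z\in M$, and $d\mathcal H^{n-1}=dz\,dy/\beta_{12}$. Write $y_k(z+y\mathbf e)=y_k(z)+\alpha_ky$ and, for $y\ge0$,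
\[
Z_s(y)=\{z\in M:z+y\mathbf e\in A_s\},\qquad J_s(y)=\int_{Z_s(y)}g(z+y\mathbf e)\,dz .
\]
Thus $Z_s(y)=\{z\in M:y_k(z)\ge(sd_k-\alpha_k)y\ (k\ge3)\}$, $Z_s(0)=F_{12}$, and
\[
J_s(0)=\mu:=\beta_{12}\kappa_{12}>0\qquad\text{for all }s.
\]

We need three estimates. For $z=p+\zeta\in M$ the vector $\zeta$ is orthogonal to $p$ and $\mathbf e$, so
\begin{equation}\label{eq:decay}
g(z+y\mathbf e)\le C_0e^{-|\zeta|^2}e^{-|p+y\mathbf e|^2}\le Ce^{-|\zeta|^2}e^{-y},\qquad J_s(y)\le Ce^{-y}.
\end{equation}
Next let $B_k(y)=\{z\in M:|y_k(z)|\le(|\alpha_k|+|d_k|)y\}$ for $k\ge3$. Then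
\begin{equation}\label{eq:slab}
\int_{B_k(y)}e^{-|\zeta|^2}dz\le C\min(1,y)\qquad(y\ge0).
\end{equation}
Indeed, the integral is bounded. If $y_k$ is not constant on $M$, then $B_k(y)$ is a slab whose width is proportional to $y$. If $y_k$ is constant on $M$, the constant is nonzero by Lemma~\ref{lem:three}; then $B_k(y)$ is empty for $y$ below some $y^*>0$, and $\min(1,y)\ge\min(1,y^*)$ for the other $y$. Finally,
\begin{equation}\label{eq:near}
|J_s(y)-\mu|\le Cy\qquad(y\ge0,\ 0\le s\le1).
\end{equation}
To see this, note that $|\nabla g(x)|\le C_0|x|e^{-|x|^2}\le Ce^{-|x|^2/2}$, so $\int_M|g(z+y\mathbf e)-g(z)|\,dz\le Cy$. A point $z$ in the symmetric difference of $Z_s(y)$ and $F_{12}$ has $y_k(z)$ between $0$ and $(sd_k-\alpha_k)y$ for some $k$, so it lies in $B_k(y)$, and \eqref{eq:slab} bounds the integral of $g$ over this difference by $Cy$.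

By \eqref{eq:decay} and \eqref{eq:near} the functions
\[
E(s)=\int_0^\infty\big(J_s(y)-\mu\mathbf 1_{y<1}\big)\frac{dy}y,\qquad\Phi(s)=e^{-E(s)/\mu}>0
\]
are well defined on $[0,1]$, and for each $s$
\begin{equation}\label{eq:asym}
\int_y^\infty J_s(y')\frac{dy'}{y'}=\mu\log\frac1y+E(s)+o(1)\qquad(y\downarrow0).
\end{equation}
The weight $1/y$ is dictated by the equilibrium equations. When $s$ increases from $0$, the ridge $F_{1k}$ of $F_1$ moves, at a point of height $y$, by a distance proportional to $d_ky$. Dividing by $y$ cancels this factor, so that the derivative of $E$ involves the plain integrals $\kappa_{1k}$. The price is a logarithmic divergence at $y=0$, which is the same for all $s$ because the base is common, and which we have subtracted.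

\subsection{The slopes at the endpoints}

\begin{lemma}\label{lem:slopes}
The one-sided derivatives of $\Phi$ at $0$ and $1$ exist, and
\[
\Phi'(0^+)=\Phi(0)\Big(\frac{N_{11}}{\kappa_{12}}-1\Big),\qquad\Phi'(1^-)=\Phi(1)\Big(1-\frac{N_{22}}{\kappa_{12}}\Big).
\]
\end{lemma}

\begin{proof}
We first show that
\begin{equation}\label{eq:Eprime}
E'(0^+)=-\beta_{12}\sum_{k\ge3}d_k\kappa_{1k}.
\end{equation}
On $P_1\cap\{y>0\}$ let $a_k$ and $b_k$ be the indicator functions of $\{y_k\ge sd_ky\}$ and $\{y_k\ge0\}$. Then $\mathbf 1_{A_s}-\mathbf 1_{A_0}=\prod_ka_k-\prod_kb_k=\sum_k(a_k-b_k)\pi_k$ with $\pi_k=\prod_{3\le j<k}a_j\prod_{j>k}b_j$, and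
\[
E(s)-E(0)=\beta_{12}\sum_{k\ge3}I_k(s),\qquad I_k(s)=\int_{P_1\cap\{y>0\}}(a_k-b_k)\,\pi_k\,\frac gy\,d\mathcal H^{n-1}.
\]
Each $I_k(s)$ converges absolutely: $a_k\ne b_k$ at $z+y\mathbf e$ forces $|y_k(z)+\alpha_ky|\le s|d_k|y$, hence $z\in B_k(y)$, and by \eqref{eq:decay} and \eqref{eq:slab} the integral of the absolute value is at most $C\int_0^\infty\min(1,y)e^{-y}\,dy/y$. We claim $I_k(s)=-sd_k\kappa_{1k}+o(s)$. If $d_k=0$, then $I_k=0$. If $u_k=-u_1$, then $\kappa_{1k}=0$, $y_k\equiv2t$ and $d_k=1$; so $a_k\ne b_k$ only for $y>2t/s$, and $|I_k(s)|\le Ce^{-2t/s}=o(s)$ by \eqref{eq:decay}.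

Let $d_k\ne0$ and $u_k\ne-u_1$. The region where $a_k\ne b_k$ is a thin wedge along $P_1\cap P_k$, and we rescale its width. Write $x=x_0+sd_k\tau\mathbf e_k$ with $x_0\in P_1\cap P_k$ and $\tau\in\mathbb R$. Then $y_k(x)=sd_k\tau$ and $d\mathcal H^{n-1}=s|d_k|\beta_{1k}^{-1}dx_0\,d\tau$. If $d_k>0$, then $a_k$, $b_k$ are the indicators of $\tau\ge y(x)$, $\tau\ge0$; if $d_k<0$, of $\tau\le y(x)$, $\tau\le0$. In both cases $a_k-b_k=-\operatorname{sgn}(d_k)\mathbf 1_{0<\tau<y(x)}$ almost everywhere on $\{y>0\}$, so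
\[
I_k(s)=-\frac{sd_k}{\beta_{1k}}\int_{P_1\cap P_k}\int_0^\infty\mathbf 1_{\tau<y(x)}\,\pi_k(x)\,\frac{g(x)}{y(x)}\,d\tau\,dx_0 .
\]
We have $y(x)=y(x_0)+s\epsilon_k\tau$ for a constant $\epsilon_k$. Let $s|\epsilon_k|\le\frac14$. Then $0<\tau<y(x)$ implies $\tau<\frac43y(x_0)$ and $y(x)\ge y(x_0)-\frac14\tau\ge\frac23y(x_0)$. Also $g(x)\le C_0e^{-|\xi|^2}$ with $\xi=x_0-p_{1k}$, because $\xi$ is orthogonal to $p_{1k}$ and $\mathbf e_k$. So the integrand is at most
\[
\mathbf 1_{0<\tau<\frac43y(x_0)}\,\frac3{2y(x_0)}\,C_0e^{-|\xi|^2},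
\]
whose integral is at most $2C_0\int e^{-|\xi|^2}d\xi$. As $s\downarrow0$ we have $x\to x_0$. By Lemma~\ref{lem:three} for the pair $1,k$, almost every $x_0$ has $y(x_0)\ne0$ and $y_j(x_0)\ne0$ for all $j\ge3$, $j\ne k$; for such $x_0$ both $a_j(x)$ and $b_j(x)$ tend to the indicator of $y_j(x_0)>0$. By dominated convergence the double integral tends to
\[
\int_{F_{1k}}g(x_0)\int_0^{y(x_0)}\frac{d\tau}{y(x_0)}\,dx_0=\beta_{1k}\kappa_{1k}.
\]
This proves the claim and \eqref{eq:Eprime}.

Now use equilibrium. The inner product of \eqref{eq:equil} for $i=1$ with $u_2-u_1$ gives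
\[
-N_{11}(1-\rho)+\kappa_{12}(1-\rho)+\sum_{k\ge3}\kappa_{1k}(\rho_{2k}-\rho_{1k})=0,
\]
that is, $\sum_kd_k\kappa_{1k}=N_{11}-\kappa_{12}$. Hence $E'(0^+)/\mu=1-N_{11}/\kappa_{12}$, and $\Phi'=-\Phi E'/\mu$ gives the first formula.

For the second, mark by a tilde the same construction with $1$ and $2$ exchanged. Then $\tilde d_k=-d_k$ and $\tilde\mu=\mu$, and \eqref{eq:reflect} says $\tilde y(Rx)=y(x)$ and $\tilde y_k(Rx)=y_k(x)-d_ky(x)$. So $\tilde y_k(Rx)\ge(1-s)\tilde d_k\tilde y(Rx)$ is equivalent to $y_k(x)\ge sd_ky(x)$, and $RA_s=\tilde A_{1-s}$. As $R$ is an isometry that preserves $g$ and matches the slices, $J_s=\tilde J_{1-s}$ and $\Phi(s)=\tilde\Phi(1-s)$. The first formula for $\tilde\Phi$ is the second for $\Phi$.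
\end{proof}

\subsection{Convexity}

\begin{lemma}\label{lem:convex}
The function $\Phi$ is convex on $[0,1]$.
\end{lemma}

\begin{proof}
Let $s_0,s_1\in[0,1]$, $\alpha\in(0,1)$ and $s=(1-\alpha)s_0+\alpha s_1$. The constraints $y_k\ge sd_ky$ involve the product $sy$, so a convex combination of points of $A_{s_0}$ and $A_{s_1}$ lies in $A_s$ only if its weight is adapted to the heights. Given $y_0,y_1>0$, define $y$ and $\lambda\in(0,1)$ by
\begin{equation}\label{eq:harm}
\frac1y=\frac{1-\alpha}{y_0}+\frac\alpha{y_1},\qquad1-\lambda=\frac{(1-\alpha)y}{y_0},\qquad\lambda=\frac{\alpha y}{y_1}.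
\end{equation}
Then $(1-\lambda)y_0+\lambda y_1=y$ and $(1-\lambda)s_0y_0+\lambda s_1y_1=sy$. Hence, if $z_i\in Z_{s_i}(y_i)$ and $x_i=z_i+y_i\mathbf e$, the point $(1-\lambda)x_0+\lambda x_1$ has height $y$ and lies in $A_s$, that is, $(1-\lambda)z_0+\lambda z_1\in Z_s(y)$. Let $h_i=\mathbf 1_{Z_{s_i}(y_i)}\,g(\cdot+y_i\mathbf e)$ and $h=\mathbf 1_{Z_s(y)}\,g(\cdot+y\mathbf e)$ on $M$. By \eqref{eq:slc} and $|x_0-x_1|^2=|z_0-z_1|^2+|y_0-y_1|^2|\mathbf e|^2$,
\begin{equation}\label{eq:hyp}
h\big((1-\lambda)z_0+\lambda z_1\big)\ge h_0(z_0)^{1-\lambda}h_1(z_1)^\lambda\,e^{\frac c2\lambda(1-\lambda)\left(|z_0-z_1|^2+|y_0-y_1|^2|\mathbf e|^2\right)}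
\end{equation}
for all $z_0,z_1\in M$. Dropping $|z_0-z_1|^2$ and applying Pr\'ekopa--Leindler on $M$, we get
\begin{equation}\label{eq:PL}
J_s(y)\ge J_{s_0}(y_0)^{1-\lambda}J_{s_1}(y_1)^\lambda\,e^{\frac c2\lambda(1-\lambda)|y_0-y_1|^2|\mathbf e|^2}\ge J_{s_0}(y_0)^{1-\lambda}J_{s_1}(y_1)^\lambda .
\end{equation}

It remains to integrate \eqref{eq:PL} against $dy/y$. We pair heights $y_0,y_1$ above which the two tails have equal mass. With $s_0=s_1$, any $\lambda\in(0,1)$ arises from a suitable $\alpha$, so \eqref{eq:PL} shows that each $J_{s_i}$ is log-concave on $(0,\infty)$; by \eqref{eq:near} it is positive near $0$. So $J_{s_i}$ is positive on an interval $(0,Y_i)$, $0<Y_i\le\infty$, vanishes beyond $Y_i$, and is continuous on $(0,Y_i)$ since $\log J_{s_i}$ is concave and finite there. By \eqref{eq:asym}, the tail $H_i(y)=\int_y^\infty J_{s_i}(y')\,dy'/y'$ is a decreasing $C^1$ bijection from $(0,Y_i)$ onto $(0,\infty)$ with derivative $-J_{s_i}(y)/y\ne0$. For $\tau>0$ let $y_i(\tau)=H_i^{-1}(\tau)$, write $J_i(\tau)=J_{s_i}(y_i(\tau))$,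 and define $y(\tau),\lambda(\tau)$ by \eqref{eq:harm}. Then $-y_i'/y_i=1/J_i$ and
\[
-\frac{y'}y=y\Big(\frac1y\Big)'=y\Big[\frac{1-\alpha}{y_0J_0}+\frac\alpha{y_1J_1}\Big]=\frac{1-\lambda}{J_0}+\frac\lambda{J_1}.
\]
So $y(\tau)$ is decreasing and $C^1$. By the weighted inequality of arithmetic and geometric means and by \eqref{eq:PL},
\begin{equation}\label{eq:amgm}
L(\tau):=J_s(y(\tau))\Big[\frac{1-\lambda}{J_0}+\frac\lambda{J_1}\Big]\ge\frac{J_s(y(\tau))}{J_0^{1-\lambda}J_1^\lambda}\ge1 ,
\end{equation}
and the substitution $y'=y(\tau')$ gives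
\begin{equation}\label{eq:tail}
\int_{y(\tau)}^\infty J_s(y')\frac{dy'}{y'}\ge\int_0^\tau L(\tau')\,d\tau'\ge\tau .
\end{equation}
Let $\tau\to\infty$, so that $y_i(\tau)\to0$. From $H_i(y_i(\tau))=\tau$ and \eqref{eq:asym} we get $1/y_i(\tau)=e^{\tau/\mu}\Phi(s_i)(1+o(1))$, hence $1/y(\tau)=e^{\tau/\mu}\bar\Phi\,(1+o(1))$ with $\bar\Phi=(1-\alpha)\Phi(s_0)+\alpha\Phi(s_1)$. By \eqref{eq:asym} again,
\begin{equation}\label{eq:defect}
\int_{y(\tau)}^\infty J_s(y')\frac{dy'}{y'}-\tau\ \longrightarrow\ \mu\log\bar\Phi+E(s)=\mu\log\frac{\bar\Phi}{\Phi(s)} .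
\end{equation}
The left side is nonnegative by \eqref{eq:tail}, so $\Phi(s)\le\bar\Phi$.
\end{proof}

\subsection{The inequality and its equality case}

\begin{proof}[Proof of Proposition~\ref{prop:key}]
By Lemmas~\ref{lem:slopes} and \ref{lem:convex},
\[
\Phi(1)\ge\Phi(0)+\Phi'(0^+)=\Phi(0)\frac{N_{11}}{\kappa_{12}},\qquad\Phi(0)\ge\Phi(1)-\Phi'(1^-)=\Phi(1)\frac{N_{22}}{\kappa_{12}} .
\]
All terms are positive; here $N_{11},N_{22}>0$ is used. Multiplication gives $N_{11}N_{22}\le\kappa_{12}^2$.

Suppose $N_{11}N_{22}=\kappa_{12}^2$. Then both inequalities are equalities. So the tangent of $\Phi$ at $0$ is the chord over $[0,1]$, and $\Phi$, which lies between the two, is affine. Take $s_0=0$, $s_1=1$, $\alpha=s=\frac12$ in the proof of Lemma~\ref{lem:convex}. Now $\bar\Phi=\Phi(\frac12)$, so the limit in \eqref{eq:defect} is $0$, and \eqref{eq:tail} gives $\int_0^\infty(L-1)\,d\tau\le0$. Since $L\ge1$, we have $L=1$ for almost every $\tau$, and both inequalities in \eqref{eq:amgm} are equalities for these $\tau$. Equality in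 the second one, compared with the first inequality in \eqref{eq:PL}, forces $y_0(\tau)=y_1(\tau)$; this is where strong log-concavity enters for the first time. By continuity $y_0=y_1$ on $(0,\infty)$. Consequently $Y_0=Y_1=:Y$, $y=y_0=y_1$ and $\lambda=\frac12$. Equality in the first one gives $J_0=J_1$. As $\tau\mapsto y(\tau)$ is a $C^1$ diffeomorphism onto $(0,Y)$, we obtain
\[
J_0(y)=J_1(y)=J_{1/2}(y)>0\qquad\text{for almost every }y\in(0,Y),
\]
where $J_0,J_1,J_{1/2}$ now denote the functions $J_s$ for $s=0,1,\frac12$.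

Fix such a $y$. The slices $Z_0=Z_0(y)$ and $Z_1=Z_1(y)$ carry equal mass and give equality in Pr\'ekopa--Leindler; we use the term $|z_0-z_1|^2$ in \eqref{eq:hyp} to show that they coincide. Let $\psi$ be a bounded $1$-Lipschitz function on $M$, let $\varepsilon>0$ and $c'=c/8$. From $(|z_0-z_1|-\varepsilon/2)^2\ge0$ we get $|z_0-z_1|^2\ge\varepsilon(\psi(z_0)-\psi(z_1))-\varepsilon^2/4$, so \eqref{eq:hyp} with $\lambda=\frac12$ gives
\[
h\Big(\frac{z_0+z_1}2\Big)\ge e^{-c'\varepsilon^2/4}\big(h_0(z_0)e^{2c'\varepsilon\psi(z_0)}\big)^{1/2}\big(h_1(z_1)e^{-2c'\varepsilon\psi(z_1)}\big)^{1/2}.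
\]
Let $\mathbb E_i$ be the expectation with respect to the probability density $h_i/J_i(y)$. Apply Pr\'ekopa--Leindler, divide by $\int h=\int h_0=\int h_1$, take logarithms, and use Jensen's inequality $\log\mathbb E\,e^X\ge\mathbb EX$:
\[
0\ge-\frac{c'\varepsilon^2}4+\frac12\log\mathbb E_0e^{2c'\varepsilon\psi}+\frac12\log\mathbb E_1e^{-2c'\varepsilon\psi}\ge-\frac{c'\varepsilon^2}4+c'\varepsilon\,(\mathbb E_0\psi-\mathbb E_1\psi).
\]
Dividing by $\varepsilon$ and letting $\varepsilon\downarrow0$ gives $\mathbb E_0\psi\le\mathbb E_1\psi$. For $\psi=\min\{1,\operatorname{dist}(\cdot,Z_1)\}$ the right side is $0$, so $\psi=0$ almost everywhere on $Z_0$, because $g>0$; as $Z_1$ is closed, $Z_0\setminus Z_1$ is null. The choice $\psi=-\min\{1,\operatorname{dist}(\cdot,Z_0)\}$ shows in the same way that $Z_1\setminus Z_0$ is null. For $y>Y$ both slices are null. By Fubini's theorem, $A_0=F_1$ and $A_1=RF_2$ differ by a null set in $P_1$. Both are closed convex sets with nonempty interior in $P_1$. An interior point of one that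 does not belong to the other would have a neighborhood with the same property, of positive measure. So the interior of each is contained in the other, and since a convex set with nonempty interior lies in the closure of its interior, $F_1=RF_2$.
\end{proof}

\section{From mirror symmetry to regularity}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:weighted}]
Let $U$ be a minimizer. By Lemmas~\ref{lem:distinct} and \ref{lem:psd}, Proposition~\ref{prop:key} applies to every adjacent pair $i,j$ and gives $N_{ii}N_{jj}\le\kappa_{ij}^2$, while $N\succeq0$ gives the opposite inequality. So equality holds for all adjacent pairs.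

\emph{All pairs are adjacent.} Since $N\succeq0$, there are vectors $w_1,\dots,w_K$ with $N_{ij}=\langle w_i,w_j\rangle$, and $r_i=|w_i|=N_{ii}^{1/2}>0$. For adjacent $i,j$ we have $\langle w_i,w_j\rangle=\kappa_{ij}=r_ir_j$, which is equality in the Cauchy--Schwarz inequality with positive sign; so $w_i/r_i=w_j/r_j$. By Lemma~\ref{lem:connected} all $w_i/r_i$ coincide, and $N_{ij}=r_ir_j$ for all $i,j$. In particular $\kappa_{ij}>0$ for all $i\ne j$.

\emph{All inner products are equal.} Take three distinct indices and name them $1,2,k$. By the equality case of Proposition~\ref{prop:key}, $F_1=RF_2=A_1$ in the notation of Section~\ref{sec:key}. Suppose $d_k>0$. On $F_{1k}\subset A_1$ we have $0=y_k\ge d_ky$ and $y\ge0$, hence $y=0$. Thus $F_{1k}\subset P_1\cap P_k\cap P_2$, which by Lemma~\ref{lem:three} contradicts the adjacency of $1$ and $k$. So $d_k\le0$, that is, $\rho_{2k}\le\rho_{1k}$. Exchanging the names of $1$ and $2$ gives $\rho_{1k}\le\rho_{2k}$. Hence $\rho_{ik}=\rho_{jk}$ for all distinct $i,j,k$. Any two pairs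 of indices either share an index or both share an index with a third pair, so all $\rho_{ij}$, $i\ne j$, equal one number $\rho<1$.

\emph{The common value.} Equation \eqref{eq:equil} reads $r_i\sum_jr_ju_j=0$, so $\sum_jr_ju_j=0$. The inner product with $u_i$ gives $r_i(1-\rho)+\rho\sum_jr_j=0$. Thus $r_i$ does not depend on $i$, and dividing by it gives $1+(K-1)\rho=0$. So $U$ is regular.
\end{proof}

\begin{remark}
If the points of the minimizer span $\mathbb R^n$, Case~1 of Lemma~\ref{lem:psd} already gives $N=bb^T$, so $N_{ii}N_{jj}=\kappa_{ij}^2$ holds automatically, as for the triangle in Section~\ref{sec:plan}, and only the equality case of Proposition~\ref{prop:key} is needed. The inequality itself, together with the second-order variation, handles minimizers that lie in a hyperplane; for $K\le n$ these include $U^*$.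
\end{remark}

\begin{remark}
The bound $K\le n+1$ is needed for regular configurations to exist. In the proof it enters in Lemma~\ref{lem:distinct}, to find a direction $v$ for a repeated point, and in Case~1 of Lemma~\ref{lem:psd}, where it leaves at most one linear dependency among the $u_i$. The bound $K\ge3$ enters in Lemmas~\ref{lem:connected} and \ref{lem:psd} and in the comparison of inner products. For $K=2$ the polyhedron $T_{U^*}$ is a slab, whose two facets are not adjacent, so Lemma~\ref{lem:connected} has no analogue; this is why $K=2$ was treated directly in Section~\ref{sec:weight}. The angle $\varphi$ has to be acute for $t=\cos\varphi$ to be positive, which puts $0$ in the interior of $T_U$ and makes every $F_i$ a facet.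
\end{remark}
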